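\title{Hilbert--Schmidt quasitriangularity of almost normal operators is not determined by the principal function}

\begin{abstract}
Let $T$ be a Hilbert space operator with trace class self-commutator and principal function $g_T$, and let $q_2(T)$ be the lower limit of the Hilbert--Schmidt norms $|(I-P)TP|_2$ along the finite-rank projections $P$. We consider the conjecture that $q_2(T)^2=\frac1\pi\iint \max(g_T,0)\,dx\,dy$. We prove that the inequality $\ge$ always holds and that equality fails: an explicit operator-weighted shift with self-commutator of rank two has $g_T=0$ and $q_2(T)^2>10^{-3}$. Moreover $q_2$ admits no upper bound in terms of the principal function. The obstruction is the linear growth in $N$ of the Hilbert--Schmidt norm of $[V^N,e^{iNQ}]$, where $Q=T^*T$ and $T=VQ^{1/2}$.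
\end{abstract}

\section{Introduction}

Let $H$ be a separable infinite-dimensional complex Hilbert space and $\mathcal L(H)$ the algebra of bounded operators on $H$. We write $\mathfrak S_p$ for the Schatten class with norm $|\cdot|_p$; thus $|\cdot|_1$ is the trace norm and $|\cdot|_2$ the Hilbert--Schmidt norm. An operator $T\in\mathcal L(H)$ is \emph{almost normal}, $T\in\mathrm{AN}(H)$, if its self-commutator
\[
D_T=[T^*,T]=T^*T-TT^*
\]
is trace class. We compare two quantities attached to such an operator.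

The first is the \emph{Pincus principal function} $g_T$, a real, compactly supported, integrable function on $\mathbb R^2\cong\mathbb C$. It is determined by the Helton--Howe trace formula
\begin{equation}\label{eq:HH}
\mathrm{Tr}\,[p(T,T^*),q(T,T^*)]=\frac1{2\pi i}\iint J(p,q)\,g_T\,dx\,dy .
\end{equation}
On the left, $p$ and $q$ are polynomials in the noncommuting variables $T,T^*$; on the right they are read as polynomials in $z=x+iy$ and $\bar z$, and $J(p,q)=p_xq_y-p_yq_x$. Since $J(\bar z,z)=2i$, we have $\mathrm{Tr}\,D_T=\frac1\pi\iint g_T\,dx\,dy$. Moreover $g_T(z)=-\mathrm{ind}(T-zI)$ whenever $T-zI$ is Fredholm. We put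
\[
dP_T=\frac1{2\pi}g_T\,dx\,dy,\qquad dP_T^+=\frac1{2\pi}g_T^+\,dx\,dy,\qquad g_T^+=\max(g_T,0),
\]
so that $2\iint dP_T=\mathrm{Tr}\,D_T$. The measure $P_T$ records how the trace of the self-commutator is distributed over the plane.

The second quantity measures how far $T$ is from having large finite-dimensional invariant subspaces. Let $\mathcal P$ be the set of finite-rank orthogonal projections on $H$, directed by $P\le P'$ if and only if $PH\subseteq P'H$, and write $P^\perp=I-P$. The subspace $PH$ is invariant under $T$ exactly when $P^\perp TP=0$. Put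
\[
q_2(T)=\liminf_{P\in\mathcal P}|P^\perp TP|_2=\sup_{F\in\mathcal P}\ \inf_{P\ge F}|P^\perp TP|_2 .
\]
Thus $q_2(T)=0$ means that every finite-dimensional subspace lies in a finite-dimensional subspace that $T$ leaves invariant up to an arbitrarily small Hilbert--Schmidt error; this is a Hilbert--Schmidt form of quasitriangularity. Both $g_T$ and $q_2(T)$ are unitary invariants, so we let operators act on any separable infinite-dimensional space.

The two quantities are linked by a short computation (Lemma~\ref{lem:identity}), which gives $q_2(T)^2\ge \mathrm{Tr}\,D_T=2\iint dP_T$. Four operators built from shifts suggest how to sharpen this.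

\begin{example}\label{ex:shifts}
Let $U$ be the unilateral shift $e_j\mapsto e_{j+1}$ on $\ell^2(\{0,1,2,\dots\})$ and $P_n$ the projection onto the span of $e_0,\dots,e_{n-1}$. In each case below the index formula gives the principal function off one or two circles, hence almost everywhere.
\begin{enumerate}
\item[(a)] For $U$ we have $D_U=\langle\cdot,e_0\rangle e_0$, and $g_U=1$ on the unit disc and $0$ outside. So $2\iint dP_U^+=1$. The inequality above gives $q_2(U)\ge1$. Since $P_n^\perp UP_n=\langle\cdot,e_{n-1}\rangle e_n$ has norm $1$, Lemma~\ref{lem:sequence} gives $q_2(U)\le1$.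
\item[(b)] For $U^*$ the principal function is $-1$ on the disc. The spaces $P_nH$ are invariant, so $q_2(U^*)=0$. The negative part of $g$ costs nothing.
\item[(c)] For $U\oplus(U^*+3I)$ the principal function is $1$ on the unit disc and $-1$ on the disc $|z-3|<1$. The trace of the self-commutator is $0$, but $q_2=1$: the projections $P_n\oplus P_n$ give $q_2\le 1$, and Theorem~\ref{thm:lower} below gives $q_2\ge1$. Positive and negative mass at different places do not cancel.
\item[(d)] For $U\oplus U^*$ the principal function is $0$. Deleting the entry $e_{-1}\mapsto e_0$ from the bilateral shift on $\ell^2(\mathbb Z)$ leaves $U$ on the indices $j\ge0$ and a copy of $U^*$ on the indices $j<0$. So $U\oplus U^*$ is a rank-one perturbation of a unitary, and $q_2=0$ by Lemma~\ref{lem:normal}. Positive and negative mass at the same place do cancel.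
\end{enumerate}
\end{example}

In all four cases $q_2^2$ equals $2\iint dP^+$. It is also known that $q_2(T)=0$ implies $P_T\le0$ for $T\in\mathrm{AN}(H)$. The subject of this paper is the following conjecture, which would make these facts instances of one formula.

\medskip
\noindent\textbf{Conjecture.} \emph{For every $T\in\mathrm{AN}(H)$,}
\begin{equation}\label{eq:conj}
q_2(T)^2=2\iint_{\mathbb R^2}dP_T^+ .
\end{equation}

We show that one inequality in \eqref{eq:conj} is true and the other is false. To define the counterexample, let $S$ be the bilateral shift $e_j\mapsto e_{j+1}$ on $\ell^2(\mathbb Z)$ and let $u$ be the diagonal operator with entries $u_j=1$ for $j\ge0$ and $u_j=-1$ for $j<0$. Put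
\begin{equation}\label{eq:Qpm}
Q_-=2+\tfrac12(S+S^*),\qquad Q_+=uQ_-u .
\end{equation}
Then $1\le Q_\pm\le3$. Put $Q_n=Q_-$ for $n<0$ and $Q_n=Q_+$ for $n\ge0$, and define $T_0$ on $\ell^2(\mathbb Z;\ell^2(\mathbb Z))$ by
\begin{equation}\label{eq:T0}
(T_0f)_n=Q_{n-1}^{1/2}f_{n-1}\qquad(n\in\mathbb Z).
\end{equation}

\begin{theorem}\label{thm:counter}
The operator $T_0$ is almost normal, with self-commutator of rank two, and $g_{T_0}=0$ almost everywhere, so that $P_{T_0}=P_{T_0}^+=0$. Nevertheless $q_2(T_0)^2>10^{-3}$. In particular the Conjecture is false.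
\end{theorem}

\begin{theorem}\label{thm:nobound}
For every $T\in\mathrm{AN}(H)$ and every $M>0$ there is an almost normal operator $R$ with $g_R=g_T$ almost everywhere, $\|R\|\le\max(\|T\|,\sqrt3)$ and $q_2(R)^2\ge M$. One may take $R=T\oplus T_0^{(m)}$, with $m$ copies of $T_0$ and $m$ large.
\end{theorem}

\begin{theorem}\label{thm:lower}
For every $T\in\mathrm{AN}(H)$ we have $q_2(T)^2\ge2\iint dP_T^+$. The constant is sharp: equality holds for the unilateral shift.
\end{theorem}

\begin{corollary}\label{cor:main}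
The condition $P_T=0$ does not imply that $T$ is a normal operator plus a Hilbert--Schmidt operator, and the implication $q_2(T)=0\Rightarrow P_T\le0$ has no converse.
\end{corollary}

Section~\ref{sec:prelim} collects the facts about finite-rank projections and moments that are used throughout. Section~\ref{sec:invariant} constructs a number $h(T)$, defined by Hilbert--Schmidt norms rather than traces, that bounds $q_2(T)$ from below. Section~\ref{sec:example} explains the choice of $T_0$ and proves Theorems~\ref{thm:counter} and~\ref{thm:nobound} and Corollary~\ref{cor:main}. Section~\ref{sec:lower} proves Theorem~\ref{thm:lower} and can be read directly after Section~\ref{sec:prelim}.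

\section{Finite-rank projections and moments}\label{sec:prelim}

Inner products are linear in the first variable, and limits in $P$ are taken along $\mathcal P$. We use the inequalities $|XLY|_p\le\|X\|\,|L|_p\,\|Y\|$, $|XY|_1\le|X|_2|Y|_2$ and $|L|_2^2\le\|L\|\,|L|_1$, and the identity $\mathrm{Tr}[X,L]=0$ for $X$ bounded and $L$ trace class.

\begin{lemma}\label{lem:tails}
If $L\in\mathfrak S_p$ with $p=1$ or $p=2$, then $|P^\perp L|_p\to0$. In particular, for $L\in\mathfrak S_1$ we have $\mathrm{Tr}(PL)\to\mathrm{Tr}\,L$ and $|P^\perp LP^\perp|_1\to0$.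
\end{lemma}

\begin{proof}
Given $\varepsilon>0$, choose $L_0$ of finite rank with $|L-L_0|_p<\varepsilon$ and let $F$ be the projection onto its range. For $P\ge F$ we have $P^\perp L_0=0$, so $|P^\perp L|_p<\varepsilon$.
\end{proof}

An upper bound for $q_2$ requires good projections above \emph{every} $F\in\mathcal P$, while a concrete sequence such as $P_n$ in Example~\ref{ex:shifts} does not dominate a general $F$. A small correction repairs this.

\begin{lemma}\label{lem:sequence}
Let $P_n\in\mathcal P$ converge strongly to $I$. Then $q_2(T)\le\liminf_n|P_n^\perp TP_n|_2$ for every $T\in\mathcal L(H)$.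
\end{lemma}

\begin{proof}
Fix $F\in\mathcal P$ of rank $d$ and let $G_n\le P_n$ be the projection onto $P_nFH$. If $\xi\in (P_n-G_n)H$ and $\eta\in FH$, then $\langle\xi,\eta\rangle=\langle\xi,P_n\eta\rangle=0$. Hence $P_n'=F+(P_n-G_n)$ is a finite-rank projection with $P_n'\ge F$ and $P'_n-P_n=F-G_n$. For $\eta\in FH$ the vector $P_n\eta$ lies in $G_nH$ and $\eta-P_n\eta$ is orthogonal to $G_nH$, so $G_nF=P_nF$. Therefore
\[
|F-G_n|_2^2=\mathrm{Tr}\,F+\mathrm{Tr}\,G_n-2\,\mathrm{Tr}(FG_nF)\le 2d-2\,\mathrm{Tr}(FP_nF)=2|P_n^\perp F|_2^2\to0 .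
\]
Since $|P_n'^{\perp}TP_n'-P_n^\perp TP_n|_2\le2\|T\|\,|P_n'-P_n|_2$, we get $\inf_{P\ge F}|P^\perp TP|_2\le\liminf_n|P_n^\perp TP_n|_2$. Take the supremum over $F$.
\end{proof}

\begin{lemma}\label{lem:normal}
If $T$ is the sum of a normal operator and a Hilbert--Schmidt operator, then $q_2(T)=0$.
\end{lemma}

\begin{proof}
By a theorem of Voiculescu \cite{V}, every normal operator on $H$ is the sum of an operator that is diagonal in some orthonormal basis and a Hilbert--Schmidt operator. So $T=\Delta+Z$ with $\Delta$ diagonal and $Z\in\mathfrak S_2$. Since $|P^\perp ZP|_2\to0$ by Lemma~\ref{lem:tails}, $q_2(T)=q_2(\Delta)$. The projections onto the first $n$ basis vectors commute with $\Delta$, so $q_2(\Delta)=0$ by Lemma~\ref{lem:sequence}.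
\end{proof}

The definition of $q_2$ involves only one of the two off-diagonal corners of $T$. For almost normal operators the other corner is determined by it in the limit.

\begin{lemma}\label{lem:identity}
Let $T\in\mathrm{AN}(H)$ and $P\in\mathcal P$, and put $X=P^\perp TP$, $Y=P^\perp T^*P$. Then
\[
|X|_2^2+|Y|_2^2=|[P,T]|_2^2,\qquad |X|_2^2-|Y|_2^2=\mathrm{Tr}(PD_T).
\]
Consequently $q_2(T)^2\ge\mathrm{Tr}\,D_T$ and
\begin{equation}\label{eq:twosided}
q_2(T)^2=\tfrac12\mathrm{Tr}\,D_T+\tfrac12\liminf_P|[P,T]|_2^2 .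
\end{equation}
\end{lemma}

\begin{proof}
We have $[P,T]=PTP^\perp-P^\perp TP=Y^*-X$, and the two corners are orthogonal in $\mathfrak S_2$. Next,
\[
|X|_2^2=\mathrm{Tr}(PT^*TP)-\mathrm{Tr}(PT^*P\cdot PTP),\qquad |Y|_2^2=\mathrm{Tr}(PTT^*P)-\mathrm{Tr}(PTP\cdot PT^*P),
\]
and the subtracted terms are equal by cyclicity. So $|X|_2^2\ge\mathrm{Tr}(PD_T)$ and $2|X|_2^2=|[P,T]|_2^2+\mathrm{Tr}(PD_T)$. Now use $\mathrm{Tr}(PD_T)\to\mathrm{Tr}\,D_T$.
\end{proof}

We shall use the trace formula only through moments. Write $T=A+iB$ with $A,B$ self-adjoint; then $D_T=2i[A,B]$. The operators $A^{m+1}$ and $B^k$ correspond to $p=x^{m+1}$ and $q=y^k$, so \eqref{eq:HH} gives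
\begin{equation}\label{eq:moments}
\mathrm{Tr}\,[A^{m+1},B^k]=\frac{(m+1)k}{2\pi i}\iint x^my^{k-1}g_T\,dx\,dy\qquad(m\ge0,\ k\ge1).
\end{equation}
An integrable function with compact support in $\mathbb R$ or $\mathbb R^2$ is determined almost everywhere by its moments, because polynomials are uniformly dense in the continuous functions on a compact set. So the traces in \eqref{eq:moments} determine $g_T$.

\begin{lemma}\label{lem:g}
Let $T,T_1,T_2$ be almost normal.
\begin{enumerate}
\item[(a)] If $T'-T$ has finite rank, then $T'$ is almost normal and $g_{T'}=g_T$.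
\item[(b)] $g_{T_1\oplus T_2}=g_{T_1}+g_{T_2}$, and $g_{T\oplus K}=g_T$ if $K$ acts on a finite-dimensional space.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Write $T'=A'+iB'$. Then $D_{T'}-D_T$, $K_1=A'^{\,m+1}-A^{m+1}$ and $K_2=B'^{\,k}-B^k$ have finite rank, and
\[
[A'^{\,m+1},B'^{\,k}]-[A^{m+1},B^k]=[K_1,B'^{\,k}]+[A^{m+1},K_2]
\]
has trace $0$. (b) The traces in \eqref{eq:moments} are additive over direct sums, and commutators of matrices have trace $0$.
\end{proof}

\section{A Hilbert--Schmidt invariant}\label{sec:invariant}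

Suppose that $\mathrm{Tr}\,D_R=0$ and that $q_2(R)$ is small. By \eqref{eq:twosided} there are large $P$ for which $|[P,R]|_2$ is small. Then $R$ is close in $\mathfrak S_2$ to the direct sum of a matrix and the compression of $R$ to $P^\perp H$, and the self-commutator of this compression is small in $\mathfrak S_1$. To show that $q_2(R)$ is \emph{not} small, it is therefore enough to find a number $h$ that ignores finite-dimensional summands, changes little under small Hilbert--Schmidt perturbations, is small when the self-commutator is small in trace norm, and is large for $R$.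

High powers make finite-dimensional summands negligible, provided that the powers stay bounded in norm. So we work with a contraction and a unitary group. Call $(V,Q)$ an \emph{admissible pair} if $V$ is a contraction, $Q$ is bounded and self-adjoint, and $[V,Q]\in\mathfrak S_1$. Put
\[
\Gamma_N(V,Q)=[V^N,e^{iNQ}],\qquad h(V,Q)=\limsup_{N\to\infty}\frac1N\,|\Gamma_N(V,Q)|_2 .
\]

\begin{lemma}\label{lem:h}
Let $(V,Q)$ and $(V',Q')$ be admissible pairs on the same space.
\begin{enumerate}
\item[(a)] $h(V,Q)^2\le2\,|[V,Q]|_1$.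
\item[(b)] $h(V,Q)\le h(V',Q')+2|V-V'|_2+2|Q-Q'|_2$.
\item[(c)] If $(V,Q)=(b\oplus v,\,c\oplus q)$ with $b,c$ acting on a finite-dimensional space, then $h(V,Q)=h(v,q)$.
\end{enumerate}
\end{lemma}

\begin{proof}
Differentiating $e^{isQ}Ve^{i(N-s)Q}$ and $e^{isQ}e^{i(N-s)Q'}$ in $s$ gives Duhamel's formulas
\[
[V,e^{iNQ}]=i\int_0^Ne^{isQ}[V,Q]e^{i(N-s)Q}\,ds,\qquad
e^{iNQ}-e^{iNQ'}=i\int_0^Ne^{isQ}(Q-Q')e^{i(N-s)Q'}\,ds .
\]
(a) From $[V^N,W]=\sum_{l=0}^{N-1}V^l[V,W]V^{N-1-l}$ with $W=e^{iNQ}$ and the first formula, $|\Gamma_N|_1\le N^2|[V,Q]|_1$. Also $\|\Gamma_N\|\le2$. Hence $|\Gamma_N|_2^2\le2N^2|[V,Q]|_1$.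

(b) From $V^N-V'^N=\sum_{l=0}^{N-1}V^l(V-V')V'^{\,N-1-l}$ we get $|V^N-V'^N|_2\le N|V-V'|_2$, and the second formula gives $|e^{iNQ}-e^{iNQ'}|_2\le N|Q-Q'|_2$. Now
\[
\Gamma_N(V,Q)-\Gamma_N(V',Q')=[V^N-V'^N,e^{iNQ}]+[V'^N,e^{iNQ}-e^{iNQ'}]
\]
has Hilbert--Schmidt norm at most $2N(|V-V'|_2+|Q-Q'|_2)$.

(c) We have $\Gamma_N(V,Q)=\Gamma_N(b,c)\oplus\Gamma_N(v,q)$. The first summand has norm at most $2$ on a space of fixed dimension $d$, so $|\Gamma_N(b,c)|_2^2\le4d$ for all $N$.
\end{proof}

\begin{remark}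
For $[V^a,e^{ibQ}]$ the same proof gives a bound of order $\sqrt{ab}$ in (a) and an error of order $a+b$ in (b). The commutator can be as large as the error only if $a$ and $b$ are comparable. This is the reason for using the same $N$ in both places.
\end{remark}

We now attach an admissible pair to an almost normal operator $R$. The natural choice is $Q=R^*R$ and $V$ the partial isometry in the polar decomposition of $R$. But $\lambda^{-1/2}$ is not Lipschitz near $0$, and we need $[P,V]$ to be controlled by $[P,R]$ for operators that are not invertible, such as the arbitrary summand in Theorem~\ref{thm:nobound}. So we cut off: let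
\[
\kappa(\lambda)=1\quad(0\le\lambda\le1),\qquad \kappa(\lambda)=\lambda^{-1/2}\quad(\lambda\ge1).
\]
Then $0\le\kappa\le1$, $\sqrt\lambda\,\kappa(\lambda)\le1$, and $\kappa$ has Lipschitz constant $\frac12$. For almost normal $R$ put
\[
Q_R=R^*R,\qquad V_R=R\,\kappa(Q_R),\qquad \Gamma_N(R)=\Gamma_N(V_R,Q_R),\qquad h(R)=h(V_R,Q_R).
\]
The pair is admissible: $V_R^*V_R=Q_R\,\kappa(Q_R)^2\le I$, and
\[
[V_R,Q_R]=[R,R^*R]\,\kappa(Q_R)=(RR^*-R^*R)R\,\kappa(Q_R)=-D_RV_R\in\mathfrak S_1 .
\]
In particular $h(R)=0$ when $R$ is normal.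

\begin{lemma}\label{lem:lip}
Let $M$ be bounded and self-adjoint, $f$ a Lipschitz function on an interval containing the spectrum of $M$, and $P\in\mathcal P$. Then $|[P,f(M)]|_2\le\mathrm{Lip}(f)\,|[P,M]|_2$.
\end{lemma}

\begin{proof}
If $M=\sum_i\lambda_iE_i$ has finite spectrum, then $E_i[P,f(M)]E_j=(f(\lambda_j)-f(\lambda_i))E_iPE_j$ and $E_i[P,M]E_j=(\lambda_j-\lambda_i)E_iPE_j$. Summing the squared Hilbert--Schmidt norms of the blocks gives the claim. In general let $M_n=\varphi_n(M)$, where the step functions $\varphi_n$ take values in the interval and converge uniformly to $\lambda$ on the spectrum. Then $M_n\to M$ and $f(M_n)\to f(M)$ in norm, and $|[P,X]|_2\le2|P|_2\|X\|$ allows passage to the limit.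
\end{proof}

\begin{proposition}\label{prop:h}
Let $R$ be almost normal and $r=\|R\|$. Then
\[
\liminf_P|[P,R]|_2\ge\frac{h(R)}{4(1+r)^2}
\qquad\text{and}\qquad
q_2(R)^2\ge\frac12\mathrm{Tr}\,D_R+\frac{h(R)^2}{32(1+r)^4}.
\]
\end{proposition}

\begin{proof}
The second inequality follows from the first and \eqref{eq:twosided}. To prove the first, fix $P\in\mathcal P$ and write $V=V_R$, $Q=Q_R$,
\[
\zeta=|[P,R]|_2=|[P,R^*]|_2,\qquad \alpha=|[P,V]|_2,\qquad\beta=|[P,Q]|_2 .
\]

\emph{Bounds on $\alpha$ and $\beta$.} From $[P,R^*R]=[P,R^*]R+R^*[P,R]$ we get $\beta\le2r\zeta$. From $[P,V]=[P,R]\kappa(Q)+R[P,\kappa(Q)]$ and Lemma~\ref{lem:lip} we get $\alpha\le\zeta+\frac12r\beta\le(1+r^2)\zeta$.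

\emph{The compressed pair.} Let $v$ and $q$ be the compressions of $V$ and $Q$ to $P^\perp H$. Writing the middle factor $P^\perp$ in $vq$ and $qv$ as $I-P$, we obtain
\[
[v,q]=P^\perp[V,Q]P^\perp-(P^\perp VP)(PQP^\perp)+(P^\perp QP)(PVP^\perp).
\]
So $(v,q)$ is admissible. Since $Q=Q^*$, its two corners have equal norm $|PQP^\perp|_2=|P^\perp QP|_2=\beta/\sqrt2$, while $|P^\perp VP|_2^2+|PVP^\perp|_2^2=\alpha^2$. The last two terms therefore have total trace norm at most
\[
\frac\beta{\sqrt2}\bigl(|P^\perp VP|_2+|PVP^\perp|_2\bigr)\le\frac{\beta}{\sqrt2}\cdot\sqrt2\,\alpha=\alpha\beta .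
\]
With $\varepsilon_P=|P^\perp[V,Q]P^\perp|_1$ we have $|[v,q]|_1\le\varepsilon_P+\alpha\beta$.

\emph{Comparison.} Let $V'=PVP+P^\perp VP^\perp$ and $Q'=PQP+P^\perp QP^\perp$. These are direct sums of operators on $PH$ with $v$ and $q$; the pair $(V',Q')$ is admissible, and $|V-V'|_2=\alpha$, $|Q-Q'|_2=\beta$. Parts (b), (c) and (a) of Lemma~\ref{lem:h}, in this order, give
\[
h(R)\le2(\alpha+\beta)+\sqrt{2(\varepsilon_P+\alpha\beta)}\le 2(\alpha+\beta)+\sqrt{2\alpha\beta}+\sqrt{2\varepsilon_P}.
\]
Here $\alpha+\beta\le(1+r)^2\zeta$, and $2\alpha\beta\le4r(1+r^2)\zeta^2\le2(1+r^2)^2\zeta^2\le 2(1+r)^4\zeta^2$ because $2r\le1+r^2$. Thus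
\[
h(R)\le(2+\sqrt2)(1+r)^2\,|[P,R]|_2+\sqrt{2\varepsilon_P}\qquad(P\in\mathcal P).
\]
Since $[V,Q]$ is trace class, $\varepsilon_P\to0$ by Lemma~\ref{lem:tails}, and $2+\sqrt2<4$.
\end{proof}

The number $h$ obstructs \emph{commutation} with large projections. It bounds $q_2$ only through \eqref{eq:twosided}, so the term $\frac12\mathrm{Tr}\,D_R$ matters: for $R=U^*$ we have $q_2=0$, while \eqref{eq:twosided} gives $\liminf_P|[P,U^*]|_2=1$.

\section{The counterexample}\label{sec:example}

\subsection{Shifts with two operator weights}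

We look for an operator with $g=0$ and $h>0$ in a class where $h$ can be computed. Let $\mathcal K$ be a Hilbert space and let $Q_-,Q_+\ge I$ be bounded operators on $\mathcal K$ with trace class difference. On $\ell^2(\mathbb Z;\mathcal K)$ let $(Vf)_n=f_{n-1}$ and $Q=\bigoplus_nQ_n$, where $Q_n=Q_-$ for $n<0$ and $Q_n=Q_+$ for $n\ge0$, and put $T=VQ^{1/2}$. We call the $n$th copy of $\mathcal K$ the \emph{site} $n$. The operator $T_0$ of \eqref{eq:T0} is the case \eqref{eq:Qpm}.

\begin{lemma}\label{lem:shift}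
The self-commutator $D_T$ equals $Q_+-Q_-$ at site $0$ and vanishes at all other sites, $\|T\|^2=\max(\|Q_+\|,\|Q_-\|)$, and
\begin{equation}\label{eq:gamma}
|\Gamma_N(T)|_2^2=N\,\bigl|e^{iNQ_+}-e^{iNQ_-}\bigr|_2^2 .
\end{equation}
\end{lemma}

\begin{proof}
Since $V$ is unitary, $T^*T=Q$ and $TT^*=VQV^*$, which acts at site $n$ as $Q_{n-1}$. So $D_T$ acts at site $n$ as $Q_n-Q_{n-1}$, and $\|T\|^2=\|Q\|$. Since $Q\ge I$ we have $\kappa(Q)=Q^{-1/2}$, hence $V_T=V$ and $Q_T=Q$. The operator $V^Ne^{iNQ}-e^{iNQ}V^N$ maps site $n$ to site $n+N$ by $e^{iNQ_n}-e^{iNQ_{n+N}}$. This vanishes unless $n<0\le n+N$, and for each of these $N$ values of $n$ it equals $e^{iNQ_-}-e^{iNQ_+}$.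
\end{proof}

By \eqref{eq:gamma}, $h(T)>0$ requires $|e^{iNQ_+}-e^{iNQ_-}|_2^2$ to be of order $N$ for infinitely many $N$. This is the largest possible order: the difference has norm at most $2$ and, by Duhamel's formula, trace norm at most $N|Q_+-Q_-|_1$. For scalar weights $Q_-=a$, $Q_+=b$ the quantity is $|e^{iNb}-e^{iNa}|^2\le4$, so $h(T)=0$; moreover $g_T=0$ forces $b-a=\mathrm{Tr}\,D_T=0$. For $\dim\mathcal K=d<\infty$ the quantity is at most $4d$, and again $h(T)=0$. So $\mathcal K$ must be infinite-dimensional, and a fixed trace class perturbation must change the evolution $e^{itQ_-}$ on a number of states proportional to $t$. At the same time all the traces in \eqref{eq:moments} must vanish, which suggests that $Q_+$ and $Q_-$ be exchanged by a symmetry.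

The choice \eqref{eq:Qpm} meets both demands through one formula. Let $G$ be a bounded operator on $\ell^2(\mathbb Z)$ with matrix $G_{ij}=\gamma_{i-j}$. The matrix of $uGu-G$ is $(u_iu_j-1)\gamma_{i-j}$, and $u_iu_j-1$ is $-2$ if exactly one of $i,j$ is negative and $0$ otherwise. For $m>0$ the pairs with $i-j=m$ and $j<0\le i$ are those with $0\le i\le m-1$; the case $m<0$ is symmetric. So there are $|m|$ such pairs on the $m$th diagonal, and
\begin{equation}\label{eq:cross}
|uGu-G|_2^2=4\sum_{m\in\mathbb Z}|m|\,|\gamma_m|^2 .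
\end{equation}
For $G=Q_-$ only the entries $(-1,0)$ and $(0,-1)$ change, from $\frac12$ to $-\frac12$:
\begin{equation}\label{eq:rank2}
Q_+-Q_-=-\langle\cdot,e_0\rangle e_{-1}-\langle\cdot,e_{-1}\rangle e_0 .
\end{equation}
This operator has rank two and eigenvalues $\pm1$; see Figure~\ref{fig:lattice}. The mechanism for linear growth is visible in the case $G=S^N$, translation by $N$ steps. The $N$ basis vectors $e_{-N},\dots,e_{-1}$ are carried across the origin, and on them $uS^Nu=-S^N$; on all other basis vectors $uS^Nu=S^N$. So $|uS^Nu-S^N|_2^2=4N$, in agreement with \eqref{eq:cross}. It remains to show that $G=e^{itQ_-}$ transports mass over distances of order $t$, as a translation does.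

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.8]
\foreach \x in {-3,...,3}{
  \draw (\x,-2.5)--(\x,-1);
  \draw (\x,0)--(\x,1.5);
  \foreach \y in {-2,...,1}{\fill (\x,\y) circle (2pt);}
  \node[below] at (\x,-2.5) {$\x$};
}
\foreach \x in {-3,-2,-1}{\draw (\x,-1)--(\x,0);}
\foreach \x in {0,...,3}{\draw[very thick,dashed] (\x,-1)--(\x,0);}
\foreach \y in {-2,...,1}{\node[left] at (-3.4,\y) {$j=\y$};}
\node[below] at (4,-2.5) {$n$};
\draw[->] (-0.5,1.9)--(0.5,1.9) node[midway,above] {$V$};
\end{tikzpicture}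
\caption{The operator $T_0=VQ^{1/2}$ on $\ell^2(\mathbb Z\times\mathbb Z)$, with basis vectors indexed by $(n,j)$. The operator $Q$ has diagonal entries $2$ and couples vertical neighbors with entry $+\frac12$ (solid bonds) or $-\frac12$ (dashed bonds). The unitary $V$ moves every point one column to the right. The self-commutator $Q-VQV^*$ lives on the first dashed bond, in column $n=0$.}
\label{fig:lattice}
\end{figure}

\subsection{Linear growth}

\begin{lemma}\label{lem:growth}
$\displaystyle\liminf_{N\to\infty}N^{-2}|\Gamma_N(T_0)|_2^2\ge\frac4{\sqrt3}$.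
\end{lemma}

\begin{proof}
Identify $e_j$ with $e^{ij\theta}$ in $L^2$ of the circle with measure $d\theta/2\pi$. Then $Q_-$ is multiplication by $2+\cos\theta$, and $e^{itQ_-}$ is multiplication by $b(\theta)=e^{it(2+\cos\theta)}$, with matrix $c_{i-j}$, where $c_m$ are the Fourier coefficients of $b$. Since $e^{itQ_+}=ue^{itQ_-}u$, formula \eqref{eq:cross} gives
\[
\bigl|e^{itQ_+}-e^{itQ_-}\bigr|_2^2=4\mu(t),\qquad\mu(t)=\sum_m|m|\,|c_m|^2 .
\]
The first absolute moment $\mu(t)$ is not given by Parseval's identity, but the even moments are. We have $b'=-it\sin\theta\; b$ and $b''=-(it\cos\theta+t^2\sin^2\theta)\,b$ with $|b|=1$, and the means of $\sin^2\theta$, $\cos^2\theta$, $\sin^4\theta$ are $\frac12,\frac12,\frac38$. Hence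
\[
\sum_mm^2|c_m|^2=\|b'\|^2=\tfrac12t^2,\qquad\sum_mm^4|c_m|^2=\|b''\|^2=\tfrac38t^4+\tfrac12t^2 .
\]
The second moment alone could come from a small mass at very large $|m|$; the fourth moment excludes this. Writing $m^2=|m|^{2/3}(m^4)^{1/3}$ and applying H\"older's inequality with exponents $\frac32$ and $3$,
\[
\tfrac12t^2\le\mu(t)^{2/3}\bigl(\tfrac38t^4+\tfrac12t^2\bigr)^{1/3},
\qquad\text{so}\qquad
\frac{\mu(t)}t\ge\frac{2^{-3/2}}{\bigl(\frac38+\frac12t^{-2}\bigr)^{1/2}}\longrightarrow\frac1{\sqrt3}.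
\]
By \eqref{eq:gamma}, $N^{-2}|\Gamma_N(T_0)|_2^2=4\mu(N)/N$.
\end{proof}

\subsection{The principal function vanishes}

The reflection $n\mapsto-n$ reverses the direction of $V$ and exchanges the regions where $Q_-$ and $Q_+$ act, and $u$ exchanges them back. This produces a symmetry that carries $T_0$ to $T_0^*$.

\begin{lemma}\label{lem:gzero}
$g_{T_0}=0$ almost everywhere.
\end{lemma}

\begin{proof}
Define $(Cf)_n=u\,\overline{f_{-n}}$, where the bar is entrywise complex conjugation in $\ell^2(\mathbb Z)$. Since $u$ is real, unitary and $u^2=I$, the map $C$ is antiunitary with $C^2=I$. The operators $Q_\pm$ have real matrices, and so do $Q_\pm^{1/2}$, which are norm limits of real polynomials in $Q_\pm$. From $(T_0Cf)_l=Q_{l-1}^{1/2}u\,\overline{f_{1-l}}$ we get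
\[
(CT_0Cf)_n=u\,Q_{-n-1}^{1/2}\,u\,f_{n+1}.
\]
Now $uQ_\mp^{1/2}u=Q_\pm^{1/2}$, and $-n-1<0$ if and only if $n\ge0$. So $uQ_{-n-1}^{1/2}u=Q_n^{1/2}$ for all $n$. Since $T_0^*=Q^{1/2}V^*$ acts by $(T_0^*f)_n=Q_n^{1/2}f_{n+1}$, we have $CT_0C=T_0^*$, and then $CT_0^*C=T_0$.

The map $\vartheta(X)=CX^*C$ is linear, reverses products, and fixes $T_0$ and $T_0^*$, hence also $A$ and $B$ in $T_0=A+iB$. It preserves traces: for an orthonormal basis $(\phi_l)$,
\[
\sum_l\langle CX^*C\phi_l,\phi_l\rangle=\sum_l\overline{\langle X^*C\phi_l,C\phi_l\rangle}=\overline{\mathrm{Tr}\,X^*}=\mathrm{Tr}\,X .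
\]
Since $\vartheta([A^{m+1},B^k])=[B^k,A^{m+1}]$, the trace of $[A^{m+1},B^k]$ equals its own negative. All moments in \eqref{eq:moments} vanish.
\end{proof}

\subsection{Proofs of Theorems~\ref{thm:counter} and~\ref{thm:nobound} and Corollary~\ref{cor:main}}

\begin{proof}[Proof of Theorem~\ref{thm:counter}]
By Lemma~\ref{lem:shift} and \eqref{eq:rank2}, $D_{T_0}$ has rank two and trace $0$, and $\|T_0\|=\sqrt3$ because $\max_\theta(2+\cos\theta)=3$. Lemma~\ref{lem:gzero} gives $g_{T_0}=0$, and Lemma~\ref{lem:growth} gives $h(T_0)^2\ge4/\sqrt3>2.3$. Since $(1+\sqrt3)^4=28+16\sqrt3<56$, Proposition~\ref{prop:h} yields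
\[
q_2(T_0)^2\ge\frac{4/\sqrt3}{32(1+\sqrt3)^4}>\frac{2.3}{32\cdot56}>10^{-3}>0=2\iint dP_{T_0}^+ .
\]
\end{proof}

Traces of copies of $T_0$ add up to zero, but squared Hilbert--Schmidt norms add up without cancellation, and the operator norm does not grow.

\begin{proof}[Proof of Theorem~\ref{thm:nobound}]
Let $R=T\oplus T_0^{(m)}$. Then $R$ is almost normal, $g_R=g_T+mg_{T_0}=g_T$ by Lemma~\ref{lem:g}, $\mathrm{Tr}\,D_R=\mathrm{Tr}\,D_T$, and $\|R\|=\rho:=\max(\|T\|,\sqrt3)$. The functional calculus respects direct sums, so $\Gamma_N(R)=\Gamma_N(T)\oplus\Gamma_N(T_0)^{(m)}$ and $|\Gamma_N(R)|_2^2\ge m|\Gamma_N(T_0)|_2^2$. Hence $h(R)^2\ge4m/\sqrt3$, and Proposition~\ref{prop:h} gives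
\[
q_2(R)^2\ge\frac12\mathrm{Tr}\,D_T+\frac{4m/\sqrt3}{32(1+\rho)^4},
\]
which exceeds $M$ for large $m$.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:main}]
The operator $T_0$ has $P_{T_0}=0$, in particular $P_{T_0}\le0$, and $q_2(T_0)>0$. By Lemma~\ref{lem:normal} it is not normal plus Hilbert--Schmidt.
\end{proof}

\begin{remark}
The condition $P_T=0$ is necessary for an almost normal $T$ to be normal plus Hilbert--Schmidt. Indeed, then $q_2(T)=q_2(T^*)=0$ by Lemma~\ref{lem:normal}; the first equality gives $g_T\le0$ by Theorem~\ref{thm:lower}, and the second gives $0\ge\mathrm{Tr}\,D_{T^*}=-\frac1\pi\iint g_T\,dx\,dy$ by Lemma~\ref{lem:identity}.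
\end{remark}

\section{The lower bound}\label{sec:lower}

For a self-adjoint trace class operator $L$ let $L_+$ be its positive part. The formula $\frac1\pi\iint g_T=\mathrm{Tr}\,D_T$ has the following counterpart for positive parts.

\begin{proposition}\label{prop:pos}
For every $T\in\mathrm{AN}(H)$ we have $\frac1\pi\iint g_T^+\,dx\,dy\le\mathrm{Tr}\,(D_T)_+$.
\end{proposition}

The left side is invariant under finite-rank perturbations and the right side is not. Theorem~\ref{thm:lower} follows by applying the inequality to compressions of $T$.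

\begin{proof}[Proof of Theorem~\ref{thm:lower}, given Proposition~\ref{prop:pos}]
Let $P\in\mathcal P$, $X=P^\perp TP$, $Y=P^\perp T^*P$, and let $T'$ be the compression of $T$ to $P^\perp H$. Then $T$ differs from $PTP|_{PH}\oplus T'$ by a finite-rank operator, so $T'$ is almost normal and $g_{T'}=g_T$ by Lemma~\ref{lem:g}. Writing the middle factor $P^\perp$ as $I-P$,
\[
D_{T'}=P^\perp T^*P^\perp TP^\perp-P^\perp TP^\perp T^*P^\perp=P^\perp D_TP^\perp-YY^*+XX^* .
\]
Let $E$ be the spectral projection of $D_{T'}$ for $(0,\infty)$. Since $\mathrm{Tr}(EYY^*)\ge0$,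
\[
\mathrm{Tr}\,(D_{T'})_+=\mathrm{Tr}(ED_{T'})\le|P^\perp D_TP^\perp|_1+|X|_2^2 .
\]
Proposition~\ref{prop:pos} for $T'$ gives $2\iint dP_T^+\le|P^\perp TP|_2^2+|P^\perp D_TP^\perp|_1$. The last term tends to $0$ by Lemma~\ref{lem:tails}; take the lower limit. Equality for the unilateral shift is Example~\ref{ex:shifts}(a).
\end{proof}

The difficulty in Proposition~\ref{prop:pos} is that moments say nothing directly about $g_T^+$. We identify the restriction of $g_T$ to almost every vertical line with a spectral shift function, for which a sign comparison is available. For the rest of the paper $T=A+iB$ is almost normal and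
\[
L_k=i[A,B^k]=i\sum_{l=0}^{k-1}B^l[A,B]B^{k-1-l}\qquad(k\ge1).
\]
These operators are self-adjoint and trace class, and $L_1=\frac12D_T$.

\subsection{Three standard tools}

\emph{Direct integrals.} Let $E(\cdot)$ be the spectral measure of $A$. The vectors $f$ for which the measure $\langle E(\cdot)f,f\rangle$ is absolutely continuous, respectively singular, with respect to Lebesgue measure form complementary orthogonal subspaces that reduce $A$; let $P_{ac}$ and $P_s$ be the projections. One can write $P_{ac}H=\int^\oplus_{\mathbb R}\mathfrak K_x\,dx$, with $\mathfrak K_x=\{0\}$ for $|x|>\|A\|$, so that vectors are measurable sections $f(x)\in\mathfrak K_x$ with $\int\|f(x)\|^2dx<\infty$ and $A$ is multiplication by $x$. There are measurable sections $\eta_1,\eta_2,\dots$ such that for each $x$ the nonzero $\eta_l(x)$ form an orthonormal basis of $\mathfrak K_x$. A bounded operator $G$ on $P_{ac}H$ that commutes with $A$ acts as $(Gf)(x)=G(x)f(x)$ with $\|G(x)\|\le\|G\|$, and products and adjoints are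 computed fiberwise for almost every $x$.

\emph{Pearson's theorem} \cite[Thm.~XI.7]{RS}, in the case we need: if $F$ is bounded and $[A,F]\in\mathfrak S_1$, then the strong limits
\[
W_\pm(F)=\text{s-}\!\!\lim_{s\to\pm\infty}F_s\,P_{ac},\qquad F_s=e^{isA}Fe^{-isA},
\]
exist.

\emph{Krein's spectral shift function.} If $H_0,H_1$ are bounded self-adjoint operators with trace class difference, there is a real function $\xi(H_1,H_0)\in L^1(\mathbb R)$ with compact support such that
\begin{equation}\label{eq:krein}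
\mathrm{Tr}(H_1^k-H_0^k)=\int ky^{k-1}\,\xi(H_1,H_0)(y)\,dy\qquad(k\ge1),
\end{equation}
and $\xi(H_1,H_0)\ge0$ if $H_1\ge H_0$. As moments determine $\xi$, we have $\xi(H_2,H_0)=\xi(H_2,H_1)+\xi(H_1,H_0)$ and $\xi(H_0,H_1)=-\xi(H_1,H_0)$. For real numbers $h_1\ge h_0$, the function $\xi(h_1,h_0)$ is the indicator of $[h_0,h_1]$.

\subsection{The asymptotic fibers of $B$}

The operators $F$ with $[A,F]\in\mathfrak S_1$ form a $*$-algebra containing $A$ and $B$. Shifting $s$ shows that $W_\pm(F)$ commutes with every $e^{irA}$, hence with $E(\cdot)$. If $\Omega$ is a null set, then $E(\Omega)W_\pm(F)=W_\pm(F)E(\Omega)=0$, so $W_\pm(F)$ maps into $P_{ac}H$; we regard it as an operator on $P_{ac}H$ that commutes with $A$. The maps $W_\pm$ are linear. They are multiplicative: for $f\in P_{ac}H$ we have $G_sf\to W_\pm(G)f\in P_{ac}H$ and $\|F_s\|=\|F\|$, so $F_sG_sf\to W_\pm(F)W_\pm(G)f$. They preserve adjoints, because $\langle F_sf,w\rangle=\langle f,(F^*)_sw\rangle$. Therefore $B_\pm=W_\pm(B)$ are self-adjoint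 with self-adjoint fibers $B_\pm(x)$, and $W_\pm(B^k)=B_\pm^k$.

A self-adjoint trace class operator also has fibers. Write $L=\sum_j\mu_j\langle\cdot,u_j\rangle u_j$ with orthonormal $u_j$ and $\sum|\mu_j|=|L|_1$, let $u_j(x)$ be the section representing $P_{ac}u_j$, and put
\[
L(x)=\sum_j\mu_j\langle\cdot,u_j(x)\rangle u_j(x).
\]
Since $\int\sum_j|\mu_j|\,\|u_j(x)\|^2dx\le|L|_1$, the operator $L(x)$ is trace class for almost every $x$, the function $\mathrm{Tr}\,L(x)$ is integrable, and
\begin{equation}\label{eq:fibertrace}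
\mathrm{Tr}(P_{ac}A^mL)=\sum_j\mu_j\langle A^mP_{ac}u_j,u_j\rangle=\int x^m\,\mathrm{Tr}\,L(x)\,dx .
\end{equation}

\begin{lemma}\label{lem:symbols}
For almost every $x$ and all $k\ge1$, $B_+(x)^k-B_-(x)^k=2\pi L_k(x)$.
\end{lemma}

\begin{proof}
Fix $k$ and write $L_k=\sum_j\mu_j\langle\cdot,u_j\rangle u_j$. Let $f,w\in P_{ac}H$ with $\|f(x)\|,\|w(x)\|\le1$. The functions $\varphi_j(x)=\langle f(x),u_j(x)\rangle$ and $\psi_j(x)=\langle w(x),u_j(x)\rangle$ lie in $L^1\cap L^2$ with $L^2$ norms at most $1$, and $\langle e^{-isA}f,u_j\rangle=\int e^{-isx}\varphi_j(x)\,dx=:\hat\varphi_j(s)$. Since $\frac d{ds}(B^k)_s=(L_k)_s$,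
\[
\langle(B^k)_af,w\rangle-\langle(B^k)_{-a}f,w\rangle=\int_{-a}^a\sum_j\mu_j\,\hat\varphi_j(s)\overline{\hat\psi_j(s)}\,ds .
\]
By Plancherel's theorem $\sum_j|\mu_j|\int|\hat\varphi_j\hat\psi_j|\,ds\le2\pi|L_k|_1$. So we may let $a\to\infty$, interchange sum and integral, and apply Plancherel's theorem termwise:
\[
\langle(B_+^k-B_-^k)f,w\rangle=2\pi\sum_j\mu_j\int\varphi_j\overline{\psi_j}\,dx=2\pi\int\langle L_k(x)f(x),w(x)\rangle\,dx .
\]
Take $f=\chi_\Omega\eta_l$ and $w=\eta_{l'}$ with $\Omega$ an arbitrary Borel set. It follows that the $(l',l)$ matrix entry of $B_+(x)^k-B_-(x)^k-2\pi L_k(x)$ vanishes for almost every $x$. There are countably many triples $(k,l,l')$.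
\end{proof}

\begin{example}\label{ex:fibers}
Let $T=U$. The unitary map $e_j\mapsto\sqrt{2/\pi}\,\sin((j+1)\theta)$ onto $L^2(0,\pi)$ turns $A=\frac12(U+U^*)$ into multiplication by $\cos\theta$. With $x=\cos\theta$ the fibers are one-dimensional for $|x|<1$, and $|e_0(x)|^2dx=\frac2\pi\sin^2\theta\,d\theta$ gives $|e_0(x)|^2=\frac2\pi\sqrt{1-x^2}$. Since $L_1=\frac12\langle\cdot,e_0\rangle e_0$, Lemma~\ref{lem:symbols} gives $B_+(x)-B_-(x)=2\sqrt{1-x^2}$. Also $A^2+B^2=I-L_1$, and $W_\pm(L_1)=0$ by the Riemann--Lebesgue lemma, so $x^2+B_\pm(x)^2=1$. Hence $B_\pm(x)=\pm\sqrt{1-x^2}$. The spectral shift function of this pair of numbers is the indicator of the vertical chord of the unit disc at $x$, which is $g_U(x,\cdot)$.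
\end{example}

\subsection{The singular part}

The fibers see only $P_{ac}H$, while the traces in \eqref{eq:moments} are taken over all of $H$. The singular part contributes nothing, because on it $A$ almost commutes, in trace norm, with large finite-rank projections.

\begin{lemma}\label{lem:singular}
If $F$ is bounded and $[A,F]\in\mathfrak S_1$, then $\mathrm{Tr}(P_s[A,F])=0$.
\end{lemma}

\begin{proof}
For every finite-rank projection $\Pi$, cyclicity gives $\mathrm{Tr}(\Pi[A,F])=\mathrm{Tr}([\Pi,A]F)$. If $P_s$ has finite rank, take $\Pi=P_s$, which commutes with $A$. Otherwise let $(\phi_j)$ be an orthonormal basis of $P_sH$, fix $M\ge1$ and put $\delta=M^{-2}$. Each probability measure $\langle E(\cdot)\phi_j,\phi_j\rangle$ is carried by a Lebesgue-null set. By inner regularity there is a compact null set $K$ whose complement has measure less than $\delta$ for each of these measures with $j\le M$. Cover $K$ by finitely many disjoint open intervals $I_l$ of total length less than $\delta$. Let $\Pi_l$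 be the projection onto the span of $E(I_l)\phi_1,\dots,E(I_l)\phi_M$. Then $\Pi_l\le E(I_l)P_s$ has rank at most $M$, the $\Pi_l$ are mutually orthogonal, and $\Pi^{(M)}=\sum_l\Pi_l\le P_s$. For $c_l\in I_l$ we have $[A,\Pi_l]=[(A-c_l)E(I_l),\Pi_l]$ with $\|(A-c_l)E(I_l)\|\le|I_l|$. Thus
\[
|[A,\Pi^{(M)}]|_1\le\sum_l2M|I_l|\le2M\delta=\frac2M .
\]
For $j\le M$ the vector $E(\bigcup_lI_l)\phi_j$ lies in the range of $\Pi^{(M)}$, so $\|(I-\Pi^{(M)})\phi_j\|^2<\delta$. Hence $\Pi^{(M)}\to P_s$ strongly as $M\to\infty$. Since $[A,F]$ is trace class,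
\[
|\mathrm{Tr}(P_s[A,F])|=\lim_M|\mathrm{Tr}([\Pi^{(M)},A]F)|\le\lim_M\frac{2\|F\|}M=0 .
\]
\end{proof}

\subsection{Vertical slices of the principal function}

By Lemma~\ref{lem:symbols} with $k=1$, the difference $B_+(x)-B_-(x)$ is trace class for almost every $x$, so $\xi_x=\xi(B_+(x),B_-(x))$ is defined.

\begin{lemma}\label{lem:slices}
For almost every $x$, $g_T(x,\cdot)=\xi_x$ almost everywhere on $\mathbb R$.
\end{lemma}

\begin{proof}
From $[A^{m+1},B^k]=\sum_{l=0}^mA^l[A,B^k]A^{m-l}$ and cyclicity, $i\,\mathrm{Tr}[A^{m+1},B^k]=(m+1)\mathrm{Tr}(A^mL_k)$. So \eqref{eq:moments} reads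
\[
2\pi\,\mathrm{Tr}(A^mL_k)=\int x^m\,G_k(x)\,dx,\qquad G_k(x)=\int ky^{k-1}g_T(x,y)\,dy .
\]
On the other hand $A^mL_k=i[A,A^mB^k]$, so $\mathrm{Tr}(P_sA^mL_k)=0$ by Lemma~\ref{lem:singular}, and \eqref{eq:fibertrace} gives $\mathrm{Tr}(A^mL_k)=\int x^m\,\mathrm{Tr}\,L_k(x)\,dx$. For fixed $k$ the functions $G_k$ and $2\pi\,\mathrm{Tr}\,L_k(\cdot)$ are integrable with compact support and have the same moments, so they agree almost everywhere. By Lemma~\ref{lem:symbols} and \eqref{eq:krein}, for almost every $x$ and all $k\ge1$,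
\[
\int ky^{k-1}g_T(x,y)\,dy=\mathrm{Tr}\bigl(B_+(x)^k-B_-(x)^k\bigr)=\int ky^{k-1}\xi_x(y)\,dy .
\]
For almost every $x$ the function $g_T(x,\cdot)$ is integrable with compact support, by Fubini's theorem, and it has the same moments as $\xi_x$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:pos}]
Write $L_1=\sum_j\mu_j\langle\cdot,u_j\rangle u_j$ and split the fiber as $L_1(x)=\Lambda^+(x)-\Lambda^-(x)$, where $\Lambda^\pm(x)\ge0$ collect the terms with $\pm\mu_j>0$. Put $M_x=B_-(x)+2\pi\Lambda^+(x)$. Then $M_x\ge B_-(x)$, and $M_x=B_+(x)+2\pi\Lambda^-(x)\ge B_+(x)$ by Lemma~\ref{lem:symbols}. In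
\[
\xi_x=\xi(M_x,B_-(x))-\xi(M_x,B_+(x))
\]
both functions on the right are nonnegative. So $\max(\xi_x,0)\le\xi(M_x,B_-(x))$, and \eqref{eq:krein} with $k=1$ gives $\int\max(\xi_x,0)\,dy\le2\pi\,\mathrm{Tr}\,\Lambda^+(x)$. By Lemma~\ref{lem:slices} and Fubini's theorem,
\[
\frac1\pi\iint g_T^+\,dx\,dy\le2\int\mathrm{Tr}\,\Lambda^+(x)\,dx=2\sum_{\mu_j>0}\mu_j\|P_{ac}u_j\|^2\le2\,\mathrm{Tr}\,(L_1)_+=\mathrm{Tr}\,(D_T)_+ .
\]
\end{proof}

\begin{thebibliography}{9}

\bibitem{RS} Reed and Simon, \emph{Methods of Modern Mathematical Physics} III.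

\bibitem{V} Voiculescu, \emph{J. Operator Theory} 2 (1979), 3--37.

\end{thebibliography}
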